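# Parabolic Exhaustions with Vanishing Ricci Function

## 1. Vanishing of $\mathrm{Ric}_\tau$ forces $dd^c\tau>0$

Throughout, $M$ is a connected Stein manifold of dimension $m\ge 1$, $\tau:M\to\mathbb R_{\ge0}$ is a parabolic exhaustion, $\upsilon=dd^c\tau$, and $\mathrm{Ric}_\tau(r,s)$ is the Ricci function of $\tau$, defined for $0<s<r$ in a set $\mathfrak C^0_\tau\subset\mathbb R^+$ whose complement has measure zero. All these words are defined in Section 2. The exhaustion is called strict if $\upsilon>0$ on $M$.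

**Theorem 1.** If $\mathrm{Ric}_\tau(r,s)=0$ for all $s<r$ in $\mathfrak C^0_\tau$, then $\upsilon>0$ on $M$; that is, $\tau$ is strict.

**Theorem 2.** Let $M$ be Stein and $\tau$ a parabolic exhaustion.

* (a) $\mathrm{Ric}_\tau(r,s)\ge0$; for fixed $s$ it is a nondecreasing convex function of $\log r$ (for $r\in\mathfrak C^0_\tau$, $r>s$; convexity means the three-point inequality on this set).
* (b) For one pair $s<r$ in $\mathfrak C^0_\tau$: $\mathrm{Ric}_\tau(r,s)=0$ if and only if $M(r)=\{\tau<r^2\}$ has finitely many connected components, each biholomorphic to the ball $\{z\in\mathbb C^m:\|z\|<r\}$ by a map carrying $\tau$ to $\|z\|^2$. In that case $\upsilon>0$ on $M(r)$.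
* (c) If $\tau$ is not strict, then for each $s\in\mathfrak C^0_\tau$ there are $c>0$ and $r_1>s$ with $\mathrm{Ric}_\tau(r,s)\ge c\log(r/s)$ for all $r\ge r_1$ in $\mathfrak C^0_\tau$. Hence $\liminf_{r\to\infty}\mathrm{Ric}_\tau(r,s)/\log r=0$ for one $s$ already forces $\tau$ to be strict. The order $\log r$ is sharp.
* (d) For $m\ge2$ the word "Stein" cannot be dropped: on the blow-up of $\mathbb C^m$ at $0$ there is a non-strict parabolic exhaustion with $\mathrm{Ric}_\tau\equiv0$.

In plain words: a parabolic exhaustion solves the degenerate equation $(dd^c\log\tau)^m=0$ off its zeros, and the volume form $\upsilon^m$ may vanish somewhere. The Ricci function is a single number for each pair of radii, built from the average of $\log$ of the density of $\upsilon^m$ over level sets, with a curvature correction that makes it independent of the reference volume. If $\tau$ is strictly parabolic, it is known that $\mathrm{Ric}_\tau\equiv0$. The theorem is the converse: these averages see every degeneracy of $\upsilon$.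

## 2. Parabolic exhaustions, Ricci forms and the Ricci function

Put $d^c=\frac{i}{4\pi}(\bar\partial-\partial)$. Then $dd^c=\frac i{2\pi}\partial\bar\partial$, and $df\wedge d^cf=\frac i{2\pi}\partial f\wedge\bar\partial f$ for real $f$.

**Definition (parabolic exhaustion).** A function $\tau\ge0$ of class $C^\infty$ on $M$ is a parabolic exhaustion if every $M[r]=\{\tau\le r^2\}$ is compact, $\upsilon=dd^c\tau\ge0$ on $M$, $\omega=dd^c\log\tau\ge0$ on $M-\tau^{-1}(0)$, $\omega^m\equiv0$ and $\upsilon^m\not\equiv0$. We write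
$$u=\log\tau,\quad A=\tau^{-1}(0),\quad M(r)=\{\tau<r^2\},\quad M\langle r\rangle=\{\tau=r^2\},\quad \sigma=d^cu\wedge\omega^{m-1},$$
and $\mathfrak C_\tau$ for the set of $r>0$ such that $r^2$ is a regular value of $\tau$. By Sard, $\mathbb R^+-\mathfrak C_\tau$ has measure zero. For such $r$, $M\langle r\rangle$ is oriented as the boundary of $M(r)$.

The model is $\tau_0=\|z\|^2$ on $\mathbb C^m$. It is strict, and in the strict case $(M,\tau)=(\mathbb C^m,\tau_0)$ up to isomorphism (we shall see the proof in Section 9). On $\mathbb C$ every $\tau=|p|^2$ with $p$ a nonconstant polynomial is a parabolic exhaustion: $dd^c|p|^2=|p'|^2\,dd^c|z|^2$ and $dd^c\log|p|^2=0$ off the zeros. It is strict only if $p'$ has no zero, that is, if $\deg p=1$.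

**Definition (Ricci form).** Let $\theta$ be a positive $C^\infty$ form of degree $2m$. With $i_a=\left[\frac i{2\pi}\right]^a(-1)^{a(a-1)/2}a!$, define a hermitian metric on the canonical bundle $K$ by $i_m\,\varphi\wedge\bar\psi=\varkappa_\theta(\varphi,\psi)\theta$. The Ricci form is the Chern form $\mathrm{Ric}\,\theta=c(K,\varkappa_\theta)$, locally $-dd^c\log\varkappa_\theta(s,s)$ for a holomorphic frame $s$ of $K$.

In local coordinates $i_m\,dz\wedge d\bar z=(dd^c\|z\|^2)^m$. So if $\theta=\rho\,(dd^c\|z\|^2)^m$, then $\varkappa_\theta(dz,dz)=1/\rho$ and $\mathrm{Ric}\,\theta=dd^c\log\rho$. For instance, $\theta=(dd^c\|z\|^2)^m$ on $\mathbb C^m$ has $\mathrm{Ric}\,\theta=0$, and $e^{f}\theta$ has Ricci form $\mathrm{Ric}\,\theta+dd^cf$.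

**Definition (Ricci function).** Define $\nu\ge0$ by $\upsilon^m=\nu\theta$. Let $\mathfrak C^0_\tau$ be the set of $r\in\mathfrak C_\tau$ for which $(\log\nu)\sigma$ is integrable over $M\langle r\rangle$. For $s<r$ in $\mathfrak C^0_\tau$ put
$$\mathrm{Ric}_\tau(r,s)=\tfrac12\int_{M\langle r\rangle}(\log\nu)\sigma-\tfrac12\int_{M\langle s\rangle}(\log\nu)\sigma+\mathrm{Ric}(r,s,\theta),$$
$$\mathrm{Ric}(r,s,\theta)=\int_s^r\mathrm{ric}(t,\theta)\frac{dt}t,\qquad \mathrm{ric}(t,\theta)=t^{2-2m}\int_{M[t]}(\mathrm{Ric}\,\theta)\wedge\upsilon^{m-1}.$$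

Replacing $\theta$ by $e^f\theta$ changes $\log\nu$ by the smooth function $-f$, so $\mathfrak C^0_\tau$ does not depend on $\theta$. That its complement is null and that $\mathrm{Ric}_\tau$ does not depend on $\theta$ are part of the setting; both will fall out of Section 3.

**Example (one variable, by hand).** Take $M=\mathbb C$, $\tau=|z|^{2k}$, $\theta=dd^c|z|^2$. Then $\nu=k^2|z|^{2k-2}$, and on circles $\sigma=d^c\log|z|^{2k}=k\,\frac{d\phi}{2\pi}$. The level $M\langle r\rangle$ is the circle $|z|=r^{1/k}$, so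
$$\tfrac12\int_{M\langle r\rangle}(\log\nu)\sigma=\tfrac k2\Big(2\log k+\tfrac{2(k-1)}k\log r\Big)=k\log k+(k-1)\log r .$$
Hence $\mathrm{Ric}_\tau(r,s)=(k-1)\log(r/s)$. It vanishes exactly when $k=1$, that is, when $\tau$ is strict.

**Notation and textbook facts.** In local coordinates put $h=\det(\tau_{j\bar k})$, so $\upsilon^m=h\,(dd^c\|z\|^2)^m$ and $h=\nu\rho$. On $\{\nu>0\}$ the form
$$\Theta:=dd^c\log h=dd^c\log\nu+\mathrm{Ric}\,\theta$$
is globally defined. For a real $(1,1)$-form $\eta=\frac i{2\pi}\sum\eta_{j\bar k}dz_j\wedge d\bar z_k$ we write $\eta(X,\bar X)=\sum\eta_{j\bar k}X^j\bar X^k$. We use the following facts. A Stein manifold carries a $C^\infty$ strictly plurisubharmonic (psh) function; we fix one and call it $g$. A compact analytic subset of a Stein manifold is finite. An upper semicontinuous function with values in $[-\infty,\infty)$ that satisfies the local submean inequality on complex discs is psh or, on a connected domain, $\equiv-\infty$; two psh functions equal almost everywhere are equal.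 A positive current has order $0$, its product with a semipositive smooth $(1,1)$-form is positive, and it vanishes where its trace measure with respect to a Kähler form vanishes.

**Choice of $\theta$.** Given $r_0>0$, replacing $\theta$ by $e^{Cg}\theta$ adds $C\,dd^cg$ to $\mathrm{Ric}\,\theta$. Since $M[r_0]$ is compact, for large $C$ we get $\mathrm{Ric}\,\theta\ge0$ on $M[r_0]$. From Section 5 on, $r_0$ exceeds all radii under consideration and $\theta$ is chosen in this way (except in the last section); $\mathrm{Ric}_\tau$ does not change.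

## 3. Level sets and a Green–Jensen formula

The purpose of this section is to turn the boundary integrals in $\mathrm{Ric}_\tau$ into integrals over the solid sets $M[t]$.

**Forms on levels.** On $M-A$, $dd^c\log\tau=\tau^{-1}dd^c\tau-\tau^{-2}d\tau\wedge d^c\tau$. So $\upsilon=\tau\omega+\tau\,du\wedge d^cu$, and since $(du\wedge d^cu)^2=0$ and $\omega^m=0$,
$$\upsilon^m=m\,\tau^m\,du\wedge d^cu\wedge\omega^{m-1}=m\,\tau^m\,du\wedge\sigma. \tag{1}$$
In particular $du\wedge\sigma\ge0$, so for $t\in\mathfrak C_\tau$ the pullback of $\sigma$ to $M\langle t\rangle$ is $\ge0$. After pullback to $M\langle t\rangle$ we have $d\tau=0$, hence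
$$d^c\tau=t^2d^cu,\qquad \upsilon=t^2\omega\qquad\text{on }M\langle t\rangle. \tag{2}$$
Also $d\sigma=\omega^m=0$ on $M-A$.

For a closed $C^\infty$ real $(1,1)$-form $\chi$ put $b_\chi(t)=t^{2-2m}\int_{M[t]}\chi\wedge\upsilon^{m-1}$. For example, $\mathrm{ric}(t,\theta)=b_{\mathrm{Ric}\,\theta}(t)$.

**Lemma 3.** For $0<s<t$,
$$b_\chi(t)-b_\chi(s)=\int_{M[t]-M[s]}\chi\wedge\omega^{m-1}. \tag{3}$$

*Proof.* For $m=1$ this is trivial. Let $m\ge2$, and first let $s,t$ be in $\mathfrak C_\tau$. Since $d(d^c\tau\wedge\upsilon^{m-2}\wedge\chi)=\upsilon^{m-1}\wedge\chi$, Stokes and (2) give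
$$b_\chi(t)=t^{2-2m}\int_{M\langle t\rangle}d^c\tau\wedge\upsilon^{m-2}\wedge\chi=\int_{M\langle t\rangle}d^cu\wedge\omega^{m-2}\wedge\chi,$$
and likewise for $s$. On $M[t]-M(s)$, which avoids $A$, we have $d(d^cu\wedge\omega^{m-2}\wedge\chi)=\omega^{m-1}\wedge\chi$, and Stokes gives (3), the hypersurface $M\langle s\rangle$ being a null set. For general $s,t$ choose $s_n\downarrow s$ and $t_n\downarrow t$ in $\mathfrak C_\tau$. Since $M[t_n]\downarrow M[t]$ and $M[s_n]\downarrow M[s]$, both sides converge by dominated convergence; the integrals on the right all live on the compact set $\{s^2\le\tau\le t_1^2\}$, on which $\omega$ is smooth. $\square$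

**Integration along $u$.** Let $s<r$ in $\mathfrak C_\tau$ and $N=M[r]-M(s)$ up to its boundary, i.e. $N=\{s^2\le\tau\le r^2\}$. For a continuous $(2m-1)$-form $\alpha$ on $N$,
$$\int_N du\wedge\alpha=2\int_s^r\Big(\int_{M\langle t\rangle}\alpha\Big)\frac{dt}t. \tag{4}$$
Indeed, let $V=\{x\in N:du\ne0\}$. Off $V$ the integrand vanishes. On $V$ the function $u=2\log\sqrt\tau$ is a submersion, so the part of $V$ over the null set of critical values is null, while $M\langle t\rangle\subset V$ for $t\in\mathfrak C_\tau\cap[s,r]$. Fubini along $u|_V$, with $du=2\,dt/t$, gives (4); the integrand is continuous on a compact set, hence absolutely integrable. By Tonelli, (4) also holds for $\alpha=\phi\sigma$ with $\phi\ge0$ Borel, since $du\wedge\sigma\ge0$.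

**Lemma 4 (Green–Jensen).** For $f$ of class $C^\infty$ near $M[r]$ and $s<r$ in $\mathfrak C_\tau$,
$$\int_s^rb_{dd^cf}(t)\frac{dt}t=\tfrac12\int_{M\langle r\rangle}f\sigma-\tfrac12\int_{M\langle s\rangle}f\sigma. \tag{5}$$

*Proof.* For $t\in\mathfrak C_\tau$, Stokes and (2) give $b_{dd^cf}(t)=\int_{M\langle t\rangle}d^cf\wedge\omega^{m-1}$. By (4), the left side of (5) equals $\frac12\int_Ndu\wedge d^cf\wedge\omega^{m-1}$. The $(1,1)$-part of $du\wedge d^cf$ is $\frac i{4\pi}(\partial u\wedge\bar\partial f+\partial f\wedge\bar\partial u)$, which is symmetric in $u$ and $f$. So by bidegree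
$$du\wedge d^cf\wedge\omega^{m-1}=df\wedge d^cu\wedge\omega^{m-1}=df\wedge\sigma=d(f\sigma),$$
and Stokes on $N$ gives (5). $\square$

Steinness was not used so far. Three consequences follow.

First, with $f=1$, the number $\varsigma:=\int_{M\langle r\rangle}\sigma$ is independent of $r\in\mathfrak C_\tau$.

Second, $\mathrm{Ric}_\tau$ is independent of $\theta$: passing to $e^f\theta$ adds $-\frac12\int_{M\langle r\rangle}f\sigma+\frac12\int_{M\langle s\rangle}f\sigma+\int_s^rb_{dd^cf}\,dt/t=0$.

Third, $\mathbb R^+-\mathfrak C^0_\tau$ is null. By (1), $|\log\nu|\,du\wedge\sigma=|\nu\log\nu|\,\theta/(m\tau^m)$, which is bounded on $N$ because $\nu\log\nu$ is bounded on compact sets. (At a point of a regular level where $\nu=0$ we have $du\ne0$ and $du\wedge\sigma=0$, so $\sigma$ has zero density there; the value $-\infty$ of $\log\nu$ does no harm.) By (4) with $\alpha=|\log\nu|\sigma$, $\int_{M\langle t\rangle}|\log\nu|\sigma<\infty$ for almost every $t\in[s,r]$.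

**Example (polynomials in one variable).** Let $\tau=|p|^2$ on $\mathbb C$ with $\deg p=d\ge1$, and let $\theta=dd^c|z|^2$, so $\nu=|p'|^2$. A radius $r>0$ is in $\mathfrak C_\tau$ exactly when $p'$ has no zero on $\{|p|=r\}$; then $\log\nu$ is smooth there, so $\mathfrak C^0_\tau=\mathfrak C_\tau$. Apply (5) to $f_\varepsilon=\log(|p'|^2+\varepsilon)$ and let $\varepsilon\to0$. The form $dd^cf_\varepsilon$ is the pullback of $dd^c\log(1+|w|^2)$, of total mass $1$, under $p'/\sqrt\varepsilon$, so $b_{dd^cf_\varepsilon}(t)\le d-1$. Off the zeros of $p'$ it tends to $0$ locally uniformly, and on a small disc around a zero of order $k$ its mass $\int d^cf_\varepsilon$ over the boundary circle tends to $\int d^c\log|p'|^2=k$. So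
$$\mathrm{Ric}_\tau(r,s)=\int_s^rn(t)\frac{dt}t,\qquad n(t)=\#\{z:p'(z)=0,\ |p(z)|\le t\}\ \text{with multiplicity.}$$
This vanishes for all $s<r$ if and only if $p'$ has no zero, which is Theorem 1 for these $\tau$. Take $p=z^2-1$: for $s<r<1$ the Ricci function is $0$, and $\{|z^2-1|<r\}$ has two components, each mapped biholomorphically onto the disc of radius $r$ by $p$, since the only critical value $-1$ is outside that disc. For $s<1<r$ it equals $\log r$. This shows why Theorem 2(b) must allow several components.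

## 4. Three consequences of Steinness

**Lemma 5.** $b_\chi(t)\to0$ as $t\to0$, for every closed $C^\infty$ real $(1,1)$-form $\chi$ on $M$.

*Proof.* Put $b_g=b_{dd^cg}$. It is $\ge0$, and by (3) it is nondecreasing, since $dd^cg\wedge\omega^{m-1}\ge0$. By (5), $\int_s^rb_g\,dt/t\le\varsigma\sup_{M[r]}|g|$ for all $s<r$ in $\mathfrak C_\tau$. Let $s\to0$: $\int_0^rb_g\,dt/t<\infty$, and monotonicity forces $b_g(0+)=0$. On the compact set $M[r]$ we have $\pm\chi\le C\,dd^cg$ for some $C$, hence $|b_\chi|\le C\,b_g$ on $(0,r]$. $\square$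

**Lemma 6.** Let $T$ be a closed positive current of bidimension $(k,k)$ on $M(r)$. If $T\wedge\upsilon^k=0$, then $T=0$.

The lemma says that although $\upsilon$ may degenerate, it cannot degenerate completely along a closed positive current. On the blow-up of $\mathbb C^m$ at $0$ ($m\ge2$), with $\tau$ pulled back from $\|z\|^2$, it fails: the exceptional divisor $D$ gives $T=[D]$ with $T\wedge\upsilon^{m-1}=0$, since $\tau=0$ on $D$.

*Proof.* For $k=0$ there is nothing to prove. Let $0<c<r^2$, and subtract a constant from $g$ so that $g\le0$ on $M[\sqrt c]$. Put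
$$F_N=(c-\tau)_+^N,\qquad I_j(N)=\int F_N\,T\wedge\upsilon^{k-j}\wedge(dd^cg)^j\ \ge0 .$$
For $N\ge3$ the function $F_N$ is $C^2$ with compact support in $M(r)$. We exchange the factors $\upsilon$ for $dd^cg$ one at a time. Let $0\le j<k$. The current $S=T\wedge\upsilon^{k-j-1}\wedge(dd^cg)^j$ is closed and positive of bidimension $(1,1)$, and for $N\ge3$
$$I_{j+1}(N)=\int F_N\,S\wedge dd^cg=\int g\,S\wedge dd^cF_N .$$
For a smooth compactly supported $F$ in place of $F_N$ this follows from $\int S\wedge d(F\,d^cg-g\,d^cF)=0$, because the $(1,1)$-parts of $dF\wedge d^cg$ and $dg\wedge d^cF$ agree. For $F_N\in C^2_c$ approximate in $C^2$ with supports in a fixed compact set; $S$ has order $0$. Now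
$$dd^cF_N=-N(c-\tau)_+^{N-1}\upsilon+N(N-1)(c-\tau)_+^{N-2}\,d\tau\wedge d^c\tau .$$
As $g\le0$ on $\operatorname{supp}F_N$, the second term contributes something $\le0$, so
$$I_{j+1}(N)\le N\sup_{M[\sqrt c]}|g|\cdot I_j(N-1)\qquad(N\ge3).$$
By hypothesis $I_0(N)=0$ for $N\ge1$. Induction gives $I_j(N)=0$ for $N\ge j+2$: for $N\ge j+3$ the bound contains $I_j(N-1)$ with $N-1\ge j+2$. For $j=k$ this says $T\wedge(dd^cg)^k=0$ on $\{\tau<c\}$, where $F_N>0$. So the trace measure of $T$ for the Kähler form $dd^cg$ vanishes there, and $T=0$ there. Let $c\to r^2$. $\square$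

**Lemma 7.** $A$ is finite and nonempty.

*Proof.* The function $u=\log\tau$ is upper semicontinuous with values in $[-\infty,\infty)$, smooth and psh off $A=\{u=-\infty\}$, and the local submean inequality is trivial at points of $A$. It is not $\equiv-\infty$ because $\upsilon^m\not\equiv0$. So $u$ is psh on $M$.

Recall the Lelong number of a psh function at $a$, normalized so that $\log|z-a|$ has Lelong number $1$; a bound $u\le\lambda\log|z-a|+C$ near $a$ makes it $\ge\lambda$. At $a\in A$ the function $\tau$ has the minimum value $0$, so $\tau\le C|z-a|^2$ near $a$ and the Lelong number of $u$ is $\ge2$. Off $A$, $u$ is smooth and its Lelong number is $0$. By Siu's theorem (Invent. Math. 27 (1974): for $c>0$ the set where the Lelong number of a psh function is $\ge c$ is a closed analytic subset), $A$ is analytic. It is compact, hence finite.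

If $A$ were empty, $\sigma$ would be smooth on all of $M$, and for $r\in\mathfrak C_\tau$, by Stokes and (2),
$$\int_{M[r]}\upsilon^m=\int_{M\langle r\rangle}d^c\tau\wedge\upsilon^{m-1}=r^{2m}\int_{M\langle r\rangle}\sigma=r^{2m}\int_{M[r]}\omega^m=0,$$
contradicting $\upsilon^m\not\equiv0$. $\square$

**Lemma 8 (local masses).** Choose disjoint coordinate balls $U_a\ni a$, $a\in A$. For small $\rho$, $M[\rho]\subset\bigcup_aU_a$, each $M[\rho]\cap U_a$ is compact, and it shrinks to $\{a\}$ as $\rho\to0$. The number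
$$\varsigma_a:=\int_{M\langle\rho\rangle\cap U_a}\sigma=\rho^{-2m}\int_{M[\rho]\cap U_a}\upsilon^m$$
is independent of small $\rho\in\mathfrak C_\tau$, and $\varsigma_a>0$.

*Proof.* As $\bigcap_\rho M[\rho]=A$, compactness gives the inclusion. Then $M[\rho]\cap U_a=M[\rho]-\bigcup_{a'\ne a}U_{a'}$ is compact, and these sets intersect in $\{a\}$. The second equality in the formula is Stokes with (2); independence of $\rho$ follows from $d\sigma=0$. Suppose $\varsigma_a=0$. Then $\upsilon^m=0$ on $M(\rho)\cap U_a$, which is open and closed in $M(\rho)$. So $T=1_{M(\rho)\cap U_a}$ is a closed positive current of bidimension $(m,m)$ on $M(\rho)$ with $T\wedge\upsilon^m=0$. By Lemma 6 it vanishes, i.e. $M(\rho)\cap U_a=\emptyset$; but $a$ belongs to this set. $\square$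

## 5. The vector field $X$ and the positivity of $\Theta(X,\bar X)$

By (3), what enters the Ricci function is a form wedged with $\omega^{m-1}$. Since $\omega$ has a kernel, this wedge product evaluates the form on one direction only. We now find that direction and compute. Repeated indices are summed.

Let $U=\{\nu>0\}-A$ and $\mu=\upsilon^m/(m\tau^m)$ on $U$. On $U$ the matrix $g_{j\bar k}:=\tau_{j\bar k}$ is positive definite; write $g^{l\bar q}$ for the inverse, $g^{l\bar q}g_{p\bar q}=\delta^l_p$. (The strictly psh function $g$ carries no indices.) Define a $(1,0)$ vector field $X=X^l\partial_l$ on $U$ by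
$$g_{l\bar q}X^l=\tau_{\bar q},\qquad\text{and put}\qquad B^l_{\bar k}=\partial_{\bar k}X^l. \tag{6}$$
Thus $B=\bar\partial X$, and $X$ is holomorphic exactly where $B$ vanishes on an open set. For $\tau_0$ one gets the Euler field $\sum z_j\partial_j$. For $\tau=|p|^2$ on $\mathbb C$ one gets $X=\frac p{p'}\,\partial_z$, which is holomorphic off the zeros of $p'$.

**Lemma 9.** On $U$: $X\tau=\tau$ and $Xu=1$.

*Proof.* Since $\omega^m=0$ and $\tau u_{j\bar k}=\tau_{j\bar k}-\tau_j\tau_{\bar k}/\tau$, the determinant of a rank-one perturbation gives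
$$0=\det(\tau_{j\bar k}-\tau_j\tau_{\bar k}/\tau)=h\,(1-\tau^{-1}g^{l\bar q}\tau_l\tau_{\bar q}).$$
As $h>0$, we get $X\tau=g^{l\bar q}\tau_{\bar q}\tau_l=\tau$. Divide by $\tau$. $\square$

**Lemma 10.** For every real $(1,1)$-form $\eta$, $\eta\wedge\omega^{m-1}=\eta(X,\bar X)\,\mu$ on $U$.

*Proof.* Conjugating (6), $\tau_l=g_{l\bar q}\bar X^q$. So $|X|^2_\upsilon=g_{l\bar q}X^l\bar X^q=X\tau=\tau$, and we can take a $\upsilon$-unitary frame with $e_1=X/\sqrt\tau$ and dual coframe $e^i$. Then $\partial\tau(e_1)=\sqrt\tau$ and $\partial\tau(e_i)=\langle e_i,X\rangle_\upsilon=0$ for $i\ge2$, i.e. $\partial\tau=\sqrt\tau\,e^1$. Hence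
$$\omega=\tau^{-1}\upsilon-\tau^{-2}\tfrac i{2\pi}\partial\tau\wedge\bar\partial\tau=\tau^{-1}\tfrac i{2\pi}\sum_{i\ge2}e^i\wedge\bar e^i .$$
Only the $e^1\wedge\bar e^1$ component of $\eta$, with coefficient $\eta(e_1,\bar e_1)=\eta(X,\bar X)/\tau$, survives:
$$\eta\wedge\omega^{m-1}=\tau^{1-m}(m-1)!\,\frac{\eta(X,\bar X)}\tau\,\frac{\upsilon^m}{m!}=\eta(X,\bar X)\,\mu.\qquad\square$$

**Lemma 11.** On $U$,
$$\Theta(X,\bar X)=B^l_{\bar k}\,\overline{B^k_{\bar l}}\ \ge0,$$
with equality at a point if and only if $B=0$ at that point.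

*Proof.* First we show that $B$ is symmetric after lowering an index and kills $\bar X$. Differentiating (6),
$$S_{\bar k\bar q}:=g_{l\bar q}B^l_{\bar k}=\tau_{\bar q\bar k}-X^l\tau_{l\bar q\bar k},$$
which is symmetric in $\bar k,\bar q$. Apply $\partial_{\bar k}$ to $\tau=\tau_lX^l$ (Lemma 9): $\tau_{\bar k}=\tau_{l\bar k}X^l+\tau_lB^l_{\bar k}=\tau_{\bar k}+\tau_lB^l_{\bar k}$, so $\tau_lB^l_{\bar k}=0$. As $\tau_l=g_{l\bar q}\bar X^q$, this says $S_{\bar k\bar q}\bar X^q=0$. By symmetry $S_{\bar k\bar q}\bar X^k=0$, that is,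
$$B^l_{\bar k}\bar X^k=0. \tag{7}$$

Next we bring in $\log h$. Let $\Gamma^l_{jp}=g^{l\bar q}\partial_jg_{p\bar q}$; it is symmetric in $j,p$ because $g_{p\bar q}=\tau_{p\bar q}$, so $\Gamma^l_{lp}=g^{l\bar q}\partial_pg_{l\bar q}=\partial_p\log h$. Applying $\partial_j$ to (6) and raising the index $\bar q$ gives $\partial_jX^l+\Gamma^l_{jp}X^p=\delta^l_j$. Contract $j=l$:
$$\partial_lX^l+X^p\,\partial_p\log h=m .$$
Apply $\partial_{\bar k}$:
$$\partial_lB^l_{\bar k}+(\partial_{\bar k}\partial_p\log h)X^p+(\partial_p\log h)B^p_{\bar k}=0 .$$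
Multiply by $\bar X^k$ and sum. The middle term becomes $\Theta(X,\bar X)$; the last drops out by (7); and by (7) again $\bar X^k\partial_lB^l_{\bar k}=-B^l_{\bar k}\,\partial_l\bar X^k=-B^l_{\bar k}\overline{B^k_{\bar l}}$. This is the formula. In coordinates with $g_{j\bar k}=\delta_{jk}$ at the point, $B^l_{\bar k}=S_{\bar k\bar l}$ is symmetric, so the right side is $\sum_{k,l}|S_{\bar k\bar l}|^2$. $\square$

## 6. Regularizing $\log\nu$: the proof of Theorem 2(a)

The function $\log\nu$ may be $-\infty$ on an unknown set, so we replace it by $f_\varepsilon=\log(\nu+\varepsilon)\in C^\infty(M)$, $\varepsilon>0$, and put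
$$\chi_\varepsilon=dd^cf_\varepsilon+\mathrm{Ric}\,\theta,\qquad b_\varepsilon=b_{\chi_\varepsilon}.$$
Here $\chi_\varepsilon$ is closed and smooth on $M$. On $U$ let $\psi'_\varepsilon=\frac\nu{\nu+\varepsilon}$ and $\psi''_\varepsilon=\frac{\varepsilon\nu}{(\nu+\varepsilon)^2}$; these are the derivatives of $\psi_\varepsilon(x)=\log(e^x+\varepsilon)$ at $x=\log\nu$. Since $f_\varepsilon=\psi_\varepsilon(\log\nu)$ and $dd^c\log\nu=\Theta-\mathrm{Ric}\,\theta$,
$$\chi_\varepsilon=\psi'_\varepsilon\,\Theta+\psi''_\varepsilon\,d\log\nu\wedge d^c\log\nu+(1-\psi'_\varepsilon)\,\mathrm{Ric}\,\theta\quad\text{on }U.$$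
By Lemma 10,
$$\chi_\varepsilon\wedge\omega^{m-1}=\big[\psi'_\varepsilon\,\Theta(X,\bar X)+\psi''_\varepsilon\,|X\log\nu|^2+(1-\psi'_\varepsilon)\,\mathrm{Ric}\,\theta(X,\bar X)\big]\mu . \tag{8}$$
On $U\cap M[r_0]$ every term is $\ge0$: the first by Lemma 11, the third by the choice of $\theta$.

**Lemma 12.** $\chi_\varepsilon\wedge\omega^{m-1}\ge0$ on $M(r_0)-A$, and for $t<r_0$
$$b_\varepsilon(t)=\int_{M[t]-A}\chi_\varepsilon\wedge\omega^{m-1}\ \ge0,\quad\text{nondecreasing in }t. \tag{9}$$
For $s<r$ in $\mathfrak C^0_\tau$,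
$$\mathrm{Ric}_\tau(r,s)=\lim_{\varepsilon\to0}\int_s^rb_\varepsilon(t)\frac{dt}t. \tag{10}$$

*Proof.* On $U\cap M(r_0)$ the positivity is (8); by continuity it holds on $\overline U-A$ in $M(r_0)$. A point of $M(r_0)-A$ outside $\overline U$ has a neighbourhood where $\nu=0$; there $f_\varepsilon$ is constant, $\chi_\varepsilon=\mathrm{Ric}\,\theta\ge0$, and $\omega\ge0$. Now (3) says $b_\varepsilon(t)-b_\varepsilon(s)=\int_{M[t]-M[s]}\chi_\varepsilon\wedge\omega^{m-1}$. Let $s\to0$: Lemma 5 and monotone convergence give (9).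

For (10), add $\mathrm{Ric}(r,s,\theta)=\int_s^rb_{\mathrm{Ric}\,\theta}\,dt/t$ to (5) with $f=f_\varepsilon$:
$$\int_s^rb_\varepsilon\frac{dt}t=\tfrac12\int_{M\langle r\rangle}f_\varepsilon\sigma-\tfrac12\int_{M\langle s\rangle}f_\varepsilon\sigma+\mathrm{Ric}(r,s,\theta).$$
On the levels $\sigma\ge0$, $f_\varepsilon\downarrow\log\nu$, and $(\log\nu)\sigma$ is integrable, so monotone convergence applies to each integral. $\square$

**Proof of Theorem 2(a).** The functions $\log r\mapsto\int_s^rb_\varepsilon\,dt/t$ are, on $\log s<\log r<\log r_0$, nonnegative, nondecreasing and convex, because their derivative $b_\varepsilon$ is nonnegative and nondecreasing. These properties pass to the limit (10). Since $r_0$ is arbitrary and $\mathrm{Ric}_\tau$ does not depend on $\theta$, (a) is proved. $\square$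

## 7. Why holomorphy of $X$ on $\{\nu>0\}$ does not finish the proof

Suppose $\mathrm{Ric}_\tau\equiv0$. By (10) and monotonicity the $b_\varepsilon$ tend to $0$, so the first term in (8) gives $\Theta(X,\bar X)=0$, and Lemma 11 shows that $X$ is holomorphic on $U$. This resembles the Euler field of $\mathbb C^m$, and one would like to conclude from here. It cannot be done from the first term alone. On $\mathbb C^m$ take
$$\tau=|z_1|^{2k}+\sum_{j\ge2}|z_j|^2,\qquad k\ge2,\qquad \theta=(dd^c\|z\|^2)^m .$$
Here $g_{1\bar1}=k^2|z_1|^{2k-2}$ and $\tau_{\bar1}=kz_1^k\bar z_1^{k-1}$, so $X=\frac{z_1}k\partial_1+\sum_{j\ge2}z_j\partial_j$. Also $\nu=h=k^2|z_1|^{2k-2}$, so $\Theta=0$ on $U$, and $\mathrm{Ric}\,\theta=0$. Everything in the first and third terms of (8) is zero, $X$ even extends holomorphically to $\mathbb C^m$, and yet $\upsilon$ degenerates on $\{z_1=0\}$. Since $X\log\nu=(k-1)/k$, all of the Ricci function sits in the middle term $\psi''_\varepsilon\,|X\log\nu|^2$.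

That term is the regularized mass of the zero set of $\nu$. In one variable, for $\nu=|\zeta|^2$, it is $\psi''_\varepsilon|\partial_\zeta\log\nu|^2=\varepsilon/(|\zeta|^2+\varepsilon)^2$, and with $dd^c|\zeta|^2=\frac1\pi\,dx\,dy$ its total integral is $\int_0^\infty\frac{\varepsilon}{(q^2+\varepsilon)^2}2q\,dq=1$ for every $\varepsilon$.

So the natural object is the current $T=dd^c\log h$, including its part on $\{h=0\}$, and the tool to kill it is Lemma 6. For Lemma 6 one needs $T$ to be a positive current on all of $M(r)$, hence $\log h$ to be psh. But so far we control one diagonal entry $\Theta(X,\bar X)$ of $\Theta$, not $\Theta$ itself.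

The way out is to transport $\Theta$ along the flow of $X+\bar X$ backwards in time. The flow is holomorphic, it leaves $\Theta$ invariant, and backwards it contracts $\upsilon$ exponentially towards the finite set $A$. If $\upsilon>0$ near $A$, then $\pm\Theta\le C\upsilon$ there, and invariance against contraction forces $\Theta=0$. Two obstacles remain. First, $\nu$ could vanish on $A$, as in the example above. Second, $X$ lives only on $\{\nu>0\}$, and a backward orbit may run into $\{\nu=0\}$ in finite time. For $\tau=|z^2-1|^2$ on $\mathbb C$ the backward flow satisfies $p(\varphi_{-s}z)=e^{-s}p(z)$ with $p=z^2-1$, and the orbit of $z=iy$, $y\ne0$, ends at the zero $0$ of $\nu=4|z|^2$ at time $\log(1+y^2)$; all other orbits in $U$ are complete. There the dying orbits form a null set, but in general $\{\nu=0\}$ is merely the zero set of a smooth function. The middle term of (8) will show that the dying orbits form a null set whenever the Ricci function vanishes.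

## 8. Backward orbits, the current $dd^c\log h$, and the proof of Theorem 1

**Proposition 13.** If $\mathrm{Ric}_\tau(r,s)=0$ for one pair $s<r$ in $\mathfrak C^0_\tau$, then $\upsilon>0$ on $M(r)$, and $X$ is holomorphic on $M(r)-A$.

Theorem 1 follows by fixing $s$ and letting $r\to\infty$ in $\mathfrak C^0_\tau$. In the proof $r_0>r$, and we use the following consequence of (8) and (9): for $t<r$,
$$\int_{U\cap M(t)}\psi'_\varepsilon\,\Theta(X,\bar X)\,\mu\le b_\varepsilon(t),\qquad \int_{U\cap M(t)}\psi''_\varepsilon\,|X\log\nu|^2\,\mu\le b_\varepsilon(t). \tag{11}$$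

**Step 0: $b_\varepsilon$ tends to zero.** The purpose is to pass from one pair of radii to all smaller ones. For $s<t<r$, by monotonicity of $b_\varepsilon$ and (10),
$$b_\varepsilon(t)\log(r/t)\le\int_t^rb_\varepsilon\frac{dq}q\le\int_s^rb_\varepsilon\frac{dq}q\to0 .$$
Using monotonicity once more,
$$b_\varepsilon(t)\to0\quad(\varepsilon\to0)\quad\text{for every }t\in(0,r). \tag{12}$$
For $s'<r'<r$ in $\mathfrak C^0_\tau$ we have $0\le\int_{s'}^{r'}b_\varepsilon\,dq/q\le b_\varepsilon(r')\log(r'/s')$, so $\mathrm{Ric}_\tau(r',s')=0$ by (10).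

**Step 1: $\nu>0$ on $A$.** This removes the first obstacle. Suppose $\nu(a)=0$ for some $a\in A$. Fix $r_1<r$ in $\mathfrak C^0_\tau$. For small $\rho\in\mathfrak C^0_\tau$, Step 0 gives $\mathrm{Ric}_\tau(r_1,\rho)=0$, and since $\mathrm{Ric}\,\theta\ge0$ on $M[r_0]$,
$$\tfrac12\int_{M\langle\rho\rangle}(\log\nu)\sigma=\tfrac12\int_{M\langle r_1\rangle}(\log\nu)\sigma+\mathrm{Ric}(r_1,\rho,\theta)\ \ge\ \tfrac12\int_{M\langle r_1\rangle}(\log\nu)\sigma>-\infty .$$
The right-hand bound does not depend on $\rho$. On the other hand, splitting $M\langle\rho\rangle$ into the part in $U_a$ and the rest, once $\sup_{M[\rho]\cap U_a}\log\nu<0$ the left side is at most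
$$\tfrac12\,\varsigma\,\big(\log\sup_{M[r_1]}\nu\big)^++\tfrac12\,\varsigma_a\sup_{M[\rho]\cap U_a}\log\nu .$$
By Lemma 8, $\varsigma_a>0$ and $M[\rho]\cap U_a$ shrinks to $a$, where $\nu=0$. So this tends to $-\infty$ as $\rho\to0$, a contradiction. Hence $\nu>0$ on $A$, and since $M[\rho]$ shrinks to the compact set $A$, there is $\rho_0\in(0,r)$ with $\nu>0$ on $M[\rho_0]$.

**Step 2: $X$ is holomorphic on $U_r:=U\cap M(r)$, and its flow scales $\upsilon$.** Let $t<r$. By (11) and (12), $\int_{U\cap M(t)}\psi'_\varepsilon\,\Theta(X,\bar X)\mu\to0$, while $\psi'_\varepsilon\uparrow1$ on $U$. So $\Theta(X,\bar X)=0$ almost everywhere on $U\cap M(t)$, and everywhere by continuity. By Lemma 11, $\bar\partial X=0$ on $U_r$. Let $\xi=X+\bar X$ and let $\varphi_t$ be its local flow on $U_r$; the maps $\varphi_t$ are holomorphic because $X$ is. By Lemma 9, $\xi\tau=2\tau$, so $\tau\circ\varphi_t=e^{2t}\tau$. Applying $dd^c$,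
$$\varphi_t^*\upsilon=e^{2t}\upsilon,\qquad\varphi_t^*\mu=\mu,\qquad\varphi_t^*\Theta=\Theta. \tag{13}$$
The second identity follows from $\mu=\upsilon^m/(m\tau^m)$. The third holds because $\varphi_t^*\upsilon^m=e^{2mt}\upsilon^m$ reads locally $(h\circ\varphi_t)\,|\det\varphi_t'|^2=e^{2mt}h$, and $\log|\det\varphi_t'|^2$ is pluriharmonic.

**Step 3: almost every backward orbit in $U_r$ is complete.** For $y\in U_r$ let $\beta(y)\in(0,\infty]$ be the supremum of the $s$ for which $\varphi_{-s}(y)$ is defined in $U_r$. The set $\{(y,s):0\le s<\beta(y)\}$ is open in $U_r\times[0,\infty)$, and $(y,s)\mapsto\varphi_{-s}(y)$ is smooth on it. So $\beta$ is lower semicontinuous, $E:=\{\beta<\infty\}$ is a Borel set, and the integrands below are Borel.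

First, an orbit that dies must run into $\{\nu=0\}$. Let $\beta(y)<\infty$. For $\delta>0$ the set $\{x:e^{-2\beta(y)}\tau(y)\le\tau(x)\le\tau(y),\ \nu(x)\ge\delta\}$ is a compact subset of $U_r$, and a maximal integral curve leaves it for good as $s\to\beta(y)$. As $\tau(\varphi_{-s}y)=e^{-2s}\tau(y)$ satisfies the first condition, $\nu(\varphi_{-s}y)<\delta$ eventually. Hence $\nu(\varphi_{-s}y)\to0$ as $s\to\beta(y)$.

We claim that $E$ has measure zero. If not, exhausting $E$ by countably many Borel sets we find $t<r$, $L<\infty$, $\delta>0$ and a Borel set $E'\subset E\cap M(t)$, relatively compact in $U_r$, with $0<\mu(E')<\infty$ and $\beta\le L$, $\nu\ge\delta$ on $E'$. Put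
$$G_\varepsilon=\tfrac14\,\psi''_\varepsilon\,(\xi\log\nu)^2\ \le\ \psi''_\varepsilon\,|X\log\nu|^2,$$
where we used $\xi\log\nu=2\,\mathrm{Re}\,X\log\nu$. For each $s\ge0$ the map $\varphi_{-s}:\{\beta>s\}\cap M(t)\to U\cap M(t)$ is injective and preserves $\mu$ by (13). So by Tonelli and (11)
$$\int_{E'}\int_0^{\beta(y)}G_\varepsilon(\varphi_{-s}y)\,ds\,d\mu(y)\ \le\ \int_0^L\int_{U\cap M(t)}G_\varepsilon\,d\mu\,ds\ \le\ L\,b_\varepsilon(t). \tag{14}$$
Now a lower bound for the inner integral. For $y\in E'$ let $\ell(s)=\log\nu(\varphi_{-s}y)$, so that $\ell'=-(\xi\log\nu)(\varphi_{-s}y)$, $\ell(0)\ge\log\delta$, and $\ell(s)\to-\infty$ as $s\to\beta(y)$. Write $\psi''_\varepsilon(x)=\varepsilon e^x/(e^x+\varepsilon)^2$. By Cauchy–Schwarz, and since $\ell$ passes through every value below $\log\delta$,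
$$\int_0^\beta\psi''_\varepsilon(\ell)\,\ell'^2\,ds\ \ge\ \frac1L\Big(\int_0^\beta\sqrt{\psi''_\varepsilon(\ell)}\,|\ell'|\,ds\Big)^2\ \ge\ \frac1L\Big(\int_{-\infty}^{\log\delta}\frac{\sqrt\varepsilon\,e^{x/2}}{e^x+\varepsilon}\,dx\Big)^2 .$$
The substitution $e^x=\varepsilon p^2$, $dx=2\,dp/p$, turns the last integral into $\int_0^{\sqrt{\delta/\varepsilon}}\frac{2\,dp}{p^2+1}=2\arctan\sqrt{\delta/\varepsilon}$, which is $\ge\pi/2$ for $\varepsilon\le\delta$. So the inner integral in (14) is at least $\frac14\cdot\frac{\pi^2}{4L}$, and (14) gives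
$$\mu(E')\,\frac{\pi^2}{16L}\ \le\ L\,b_\varepsilon(t)\ \to\ 0,$$
a contradiction. The point is that the cost of descending to $\nu=0$ in bounded time does not go to zero with $\varepsilon$.

**Step 4: $\Theta=0$ on $\{\nu>0\}\cap M(r)$.** Here contraction meets invariance. On the compact set $M[\rho_0]\subset\{\nu>0\}$ we have $\upsilon>0$, so $\pm\Theta\le C\upsilon$ there for some $C$. Let $y\in U_r-E$. For large $s$, $\tau(\varphi_{-s}y)=e^{-2s}\tau(y)<\rho_0^2$, so by (13)
$$\pm\Theta_y=\pm(\varphi_{-s}^*\Theta)_y\ \le\ C\,(\varphi_{-s}^*\upsilon)_y=C\,e^{-2s}\,\upsilon_y\ \to\ 0 .$$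
Hence $\Theta=0$ on $U_r-E$. This set is dense in $\{\nu>0\}\cap M(r)$, because $E$ is null and $A$ is finite. By continuity $\Theta=0$ on $\{\nu>0\}\cap M(r)$.

**Step 5: $dd^c\log h$ is a closed positive current on $M(r)$.** Locally on $M(r)$, $\log h$ is continuous with values in $[-\infty,\infty)$, pluriharmonic where $h>0$ by Step 4, and the submean inequality is trivial where $h=0$. So on each connected coordinate domain $\log h$ is psh or $\equiv-\infty$. We exclude the latter. On every component $W$ of $M(r)$ we have $\upsilon^m\not\equiv0$, by Lemma 6 with $T=1_W$, $k=m$. So the set of points of $W$ near which $\log h\in L^1_{loc}$ is open and nonempty; its complement in $W$ is the set of points near which $\log h\equiv-\infty$, which is also open, hence empty. Therefore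
$$T:=dd^c\log\nu+\mathrm{Ric}\,\theta\qquad(\text{locally }dd^c\log h)$$
is a closed positive $(1,1)$-current on $M(r)$. As $f_\varepsilon\downarrow\log\nu$ in $L^1_{loc}$, $\chi_\varepsilon\to T$ weakly on $M(r)$.

**Step 6: $T\wedge\upsilon^{m-1}=0$ on $M(r)$.** This converts (12) into a statement on $T$. Let $0<t'<t<r$ and let $\kappa\ge0$ be smooth and nonincreasing on $[0,\infty)$, positive on $[0,t'^2)$ and zero on $[t'^2,\infty)$. Since $\kappa(\tau(x))=\int_{\sqrt{\tau(x)}}^\infty(-\kappa'(q^2))\,2q\,dq$, Fubini gives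
$$\int\kappa(\tau)\,\chi_\varepsilon\wedge\upsilon^{m-1}=\int_0^{t'}\big(-\kappa'(q^2)\big)\,2q\cdot q^{2m-2}\,b_\varepsilon(q)\,dq, \tag{15}$$
and this tends to $0$ because $0\le b_\varepsilon(q)\le b_\varepsilon(t)\to0$. The left side tends to $\int\kappa(\tau)\,T\wedge\upsilon^{m-1}$. Since $T\wedge\upsilon^{m-1}\ge0$ and $\kappa(\tau)>0$ on $M(t')$, we get $T\wedge\upsilon^{m-1}=0$ on $M(t')$, for every $t'<r$.

**Step 7: $\upsilon>0$ on $M(r)$.** By Lemma 6 with $k=m-1$, $T=0$ on $M(r)$. So locally the psh function $\log h$ satisfies $dd^c\log h=0$ and agrees almost everywhere with a pluriharmonic function, hence everywhere. In particular $\log h>-\infty$, i.e. $\det(\tau_{j\bar k})>0$ on $M(r)$; with $\upsilon\ge0$ this gives $\upsilon>0$ on $M(r)$. Now $U_r=M(r)-A$, and $X$ is holomorphic there by Step 2. $\blacksquare$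

Proposition 13, and with it Theorem 1, is proved.

## 9. Linearizing $X$: balls, and Theorem 2(b)

**Vanishing implies balls.** Let $\mathrm{Ric}_\tau(r,s)=0$ for one pair. By Proposition 13, $\upsilon>0$ on $M(r)$. So $X^l=g^{l\bar q}\tau_{\bar q}$ is smooth on all of $M(r)$; it vanishes on $A$, where $d\tau=0$; and it is holomorphic off the finite set $A$, hence, by continuity of $\bar\partial X$, on $M(r)$. Applying $\partial_j$ to $g_{l\bar q}X^l=\tau_{\bar q}$ at $a\in A$, where $X=0$, gives $\partial_jX^l(a)=\delta^l_j$. The identities $X\tau=\bar X\tau=\tau$ and $\xi\tau=2\tau$ hold on all of $M(r)$, both sides being $0$ on $A$.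

**Step 1: coordinates near $a\in A$ in which $X$ is the Euler field.** Take coordinates $w$ with $w(a)=0$. The backward flow $w(s)=\varphi_{-s}(w)$ satisfies $w'=-w+R(w)$ with $R$ holomorphic and $|R(w)|\le C|w|^2$. Then $|w|'\le-|w|+C|w|^2$ where $w\ne0$. If $|w(0)|\le\frac1{2C}$ (and small enough to stay in the chart), this yields $|w(s)|\le e^{-s/2}|w(0)|$ for $s\ge0$. Inserting this, $(\log|w|)'\le-1+C|w(0)|e^{-s/2}$; integrating, $|w(s)|\le e^{2C|w(0)|}e^{-s}|w(0)|\le e\cdot e^{-s}|w(0)|$. Therefore
$$\frac d{ds}\big(e^sw(s)\big)=e^sR(w(s))=O\big(e^{-s}|w(0)|^2\big),$$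
so $z(w):=\lim_{s\to\infty}e^s\varphi_{-s}(w)$ converges uniformly near $0$, is holomorphic, and equals $w+O(|w|^2)$. Thus $z$ is a coordinate system near $a$. By construction $z\circ\varphi_{-s}=e^{-s}z$ for $s\ge0$. Differentiating at $s=0$ gives $Xz_j=\xi z_j=z_j$, i.e. $X=\sum z_j\partial_{z_j}$.

**Step 2: $\tau=\|z\|^2$ near $a$.** From $(X+\bar X)\tau=2\tau$ and $(X-\bar X)\tau=0$ we get $\tau(\lambda z)=|\lambda|^2\tau(z)$ for $0<|\lambda|\le1$ near $0$: the first identity governs real dilations, the second rotations. As $\tau$ is $C^\infty$ with $\tau(0)=0$ and $d\tau(0)=0$, $\tau(z)=\lim_{s\downarrow0}s^{-2}\tau(sz)$ is a real quadratic form. Invariance under $z\mapsto e^{i\alpha}z$ removes its $z_jz_k$ and $\bar z_j\bar z_k$ terms, so it is Hermitian, and it is positive definite since $\upsilon>0$. After a linear change of coordinates, which keeps $X$ the Euler field, $\tau=\|z\|^2$ near $a$.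

**Step 3: basins are the components.** Along backward orbits $\tau$ does not increase, so each compact set $M[\rho]$, $\rho<r$, is preserved and $\varphi_{-s}$ is defined on $M(r)$ for all $s\ge0$. It is injective, and $\tau\circ\varphi_{-s}=e^{-2s}\tau$. By Lemma 8 the tail of an orbit lies in $\bigcup_aU_a$, and, being connected, in one $U_a$; since $M[\rho]\cap U_a$ shrinks to $a$, the orbit tends to that single point $a$. For small $\rho$, $M(\rho)\cap U_a=\{\|z\|<\rho\}$. The basins
$$W_a=\bigcup_{s\ge0}\varphi_{-s}^{-1}\big(M(\rho)\cap U_a\big)$$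
are open; they are connected, since the orbit of $y\in W_a$ joins $y$ inside $W_a$ to a ball around $a$; and they partition $M(r)$. So they are the components of $M(r)$, finitely many since $A$ is finite.

**Step 4: each component is a ball.** Define $\Phi:W_a\to\mathbb C^m$ by $\Phi(y)=e^sz(\varphi_{-s}y)$ for $s$ large. By $z\circ\varphi_{-s}=e^{-s}z$ near $a$ this is independent of $s$; $s$ can be chosen locally uniformly in $y$, so $\Phi$ is holomorphic. It is injective because $z$ and $\varphi_{-s}$ are (take a common $s$ for two points). And $\|\Phi(y)\|^2=e^{2s}\tau(\varphi_{-s}y)=\tau(y)$. For $\rho<r$ the set $\Phi^{-1}(\{\|z\|\le\rho\})=M[\rho]\cap W_a$ is compact, because $M[\rho]\subset M(r)$ is compact and $W_a$ is closed in $M(r)$. So $\Phi:W_a\to\{\|z\|<r\}$ is proper and its image is closed. An injective holomorphic map between manifolds of equal dimension is open and biholomorphic onto its image, so $\Phi$ is onto the connected ball and biholomorphic, and it carries $\tau$ to $\|z\|^2$. (If $\mathrm{Ric}_\tau\equiv0$,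 the same argument on all of $M$, which is connected, gives $(M,\tau)\cong(\mathbb C^m,\tau_0)$. If $\upsilon>0$ on $M$ is given instead, then the known fact that strict exhaustions have $\mathrm{Ric}_\tau\equiv0$ leads to the same place.)

**Balls imply vanishing.** In the given coordinates $h\equiv1$, so $\nu>0$ and $\Theta=0$ on $M(r)$; in particular $\upsilon>0$ on $M(r)$. The set $M(r)$ is open, and we reach $r$ itself through convexity. For $r'\in\mathfrak C^0_\tau$ with $s<r'<r$, apply (5) to $f=\log\nu$, which is smooth near $M[r']$: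
$$\mathrm{Ric}_\tau(r',s)=\int_s^{r'}b_\Theta(t)\frac{dt}t=0 .$$
Fix $r''>r$ in $\mathfrak C^0_\tau$. The three-point inequality from (a), for $\log r'<\log r<\log r''$, gives
$$0\le\mathrm{Ric}_\tau(r,s)\le\frac{\log(r''/r)}{\log(r''/r')}\,\mathrm{Ric}_\tau(r',s)+\frac{\log(r/r')}{\log(r''/r')}\,\mathrm{Ric}_\tau(r'',s)=\frac{\log(r/r')}{\log(r''/r')}\,\mathrm{Ric}_\tau(r'',s).$$
Let $r'\uparrow r$ in $\mathfrak C^0_\tau$: $\mathrm{Ric}_\tau(r,s)=0$. Theorem 2(b) is proved. $\blacksquare$

## 10. Logarithmic growth for non-strict exhaustions: Theorem 2(c)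

Let $\tau$ be non-strict and $s\in\mathfrak C^0_\tau$. There is $r_1>s$ in $\mathfrak C^0_\tau$ with $\mathrm{Ric}_\tau(r_1,s)>0$: otherwise, by (a), $\mathrm{Ric}_\tau(r,s)=0$ for all $r>s$ in $\mathfrak C^0_\tau$, and Proposition 13 would give $\upsilon>0$ on every $M(r)$. Let $r\ge r_1$ be in $\mathfrak C^0_\tau$ and take $r_0>r$. Since $b_\varepsilon$ is nondecreasing, its mean over $[\log s,\log r]$ is at least its mean over $[\log s,\log r_1]$:
$$\int_s^rb_\varepsilon\frac{dt}t\ \ge\ \frac{\log(r/s)}{\log(r_1/s)}\int_s^{r_1}b_\varepsilon\frac{dt}t .$$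
By (10), $\mathrm{Ric}_\tau(r,s)\ge c\log(r/s)$ with $c=\mathrm{Ric}_\tau(r_1,s)/\log(r_1/s)>0$, which does not depend on $r$. Since $\log(r/s)/\log r\to1$, a non-strict $\tau$ has $\liminf_{r\to\infty}\mathrm{Ric}_\tau(r,s)/\log r\ge c>0$ for every $s$. So if this lower limit is $0$ for one $s$, then $\tau$ is strict.

**Sharpness of the order.** Return to $\tau=|z_1|^{2k}+\sum_{j\ge2}|z_j|^2$ on $\mathbb C^m$, $k\ge2$. It is the pullback of $\tau_0$ under the proper $k$-sheeted map $(z_1^k,z_2,\dots,z_m)$, so it is a parabolic exhaustion; it is not strict. For $\tau_0$ we have $\varsigma=r^{-2m}\int_{\|z\|\le r}(dd^c\|z\|^2)^m=1$, so here $\varsigma=k$. Take $\theta=(dd^c\|z\|^2)^m$: $\mathrm{Ric}\,\theta=0$ and $\nu=h=k^2|z_1|^{2k-2}$. The only critical point of $\tau$ is $0$, so every $r>0$ is in $\mathfrak C_\tau$.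

For $s<r$ let $\lambda^k=r/s$ and consider the dilation $D(z)=(\lambda z_1,\lambda^kz_2,\dots,\lambda^kz_m)$. Since $\tau\circ D=\lambda^{2k}\tau$, it maps $M\langle s\rangle$ to $M\langle r\rangle$. It is holomorphic and changes $u$ by a constant, so it preserves $\sigma$; and $h\circ D=\lambda^{2k-2}h$. Hence
$$\int_{M\langle r\rangle}(\log h)\sigma=\int_{M\langle s\rangle}\big(\log h+(2k-2)\log\lambda\big)\sigma,$$
in the sense that one side is integrable if and only if the other is. So either all radii or none lie in $\mathfrak C^0_\tau$; the complement being null, all do. Therefore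
$$\mathrm{Ric}_\tau(r,s)=(k-1)\log\lambda\cdot\varsigma=(k-1)\,k\log\lambda=(k-1)\log(r/s),$$
which is exactly of order $\log r$. $\blacksquare$

## 11. The blow-up of $\mathbb C^m$ at the origin: Theorem 2(d)

Let $m\ge2$, let $\pi:M\to\mathbb C^m$ be the blow-up at $0$ with exceptional divisor $D\cong\mathbb P^{m-1}$, and let $\tau=\|\pi\|^2$. As $\pi$ is proper and is biholomorphic off $D$, this is a parabolic exhaustion of the connected manifold $M$, with $A=D$. It is not strict: $\tau=0$ on $D$, so $\upsilon|_D=0$, and $\dim D=m-1\ge1$. We show $\mathrm{Ric}_\tau\equiv0$. Any $\theta$ may be used; the results of Section 3 did not need Steinness.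

**Step 1: the current $dd^c\log h$.** Locally $\log h=\log|\det\pi'|^2$. In the chart $\pi(w)=(w_1,w_1w_2,\dots,w_1w_m)$ we have $\det\pi'=w_1^{m-1}$, so $\mathrm{div}(\det\pi')=(m-1)D$. So $\log\nu\in L^1_{loc}$ is smooth off $D$, and by Poincaré–Lelong
$$dd^c\log\nu+\mathrm{Ric}\,\theta=(m-1)[D].$$
As $d\tau\ne0$ off $D$, every $q>0$ is in $\mathfrak C_\tau$, and as $\log\nu$ is smooth on each $M\langle q\rangle$, $\mathfrak C^0_\tau=\mathbb R^+$.

**Step 2: $\mathrm{Ric}_\tau$ as the integral of a continuous function.** With $f_\varepsilon$, $\chi_\varepsilon$, $b_\varepsilon$ as in Section 6, Stokes and (2) give for $q>0$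
$$b_\varepsilon(q)=b_{\mathrm{Ric}\,\theta}(q)+\int_{M\langle q\rangle}d^cf_\varepsilon\wedge\omega^{m-1}.$$
Since $f_\varepsilon\to\log\nu$ in $C^\infty_{loc}$ off $D$, this converges locally uniformly on $(0,\infty)$ to a continuous function $b(q)$. Apply (5) to $f_\varepsilon$, add $\mathrm{Ric}(r,s,\theta)$, and let $\varepsilon\to0$: $\mathrm{Ric}_\tau(r,s)=\int_s^rb(q)\,dq/q$.

**Step 3: $b\equiv0$.** Let $\kappa\ge0$ be smooth, nonincreasing and of compact support on $[0,\infty)$, with $\kappa'$ compactly supported in $(0,\infty)$. Then $\kappa(\tau)$ is smooth with compact support. The Fubini computation for (15) holds here too, and $\chi_\varepsilon\to(m-1)[D]$ weakly, because $f_\varepsilon\downarrow\log\nu$ in $L^1_{loc}$. So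
$$\int_0^\infty\big(-\kappa'(q^2)\big)\,2q^{2m-1}\,b(q)\,dq=\lim_{\varepsilon\to0}\int\kappa(\tau)\,\chi_\varepsilon\wedge\upsilon^{m-1}=(m-1)\,\kappa(0)\int_D\upsilon^{m-1}=0,$$
because $\upsilon|_D=0$ and $m-1\ge1$. Here $-\kappa'$ is an arbitrary nonnegative test function on $(0,\infty)$, and $b$ is continuous, so $b\equiv0$. Hence $\mathrm{Ric}_\tau\equiv0$, although $\tau$ is not strict. $\blacksquare$

In this example $h>0$ off $D$, $\Theta=0$ there, and $T=(m-1)[D]$ is a nonzero closed positive current with $T\wedge\upsilon^{m-1}=0$: what breaks is exactly Lemma 6, whose proof needs the strictly psh function $g$.
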